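\title{A bisequential compactum of size continuum that is not an image of a first countable compactum}

\begin{abstract}
A compactum that is a continuous image of a first countable compactum is bisequential and has at most $\mathfrak c=2^{\aleph_0}$ points. We show in ZFC that these two conditions are not sufficient: there is a bisequential compactum of cardinality $\mathfrak c$ that is not a continuous image of any first countable compactum. The example is the one-point compactification of the space of an almost disjoint family of countable sets. It is scattered of Cantor--Bendixson height $3$, and no example has smaller height. The obstruction is a count: in an image of a first countable compactum, $\mathfrak c$ sequences of sets witness bisequentiality at a point for all ultrafilters at once, and in our space they do not. The family lives on a tree of height $\kappa=\min\{\mu:2^\mu>\mathfrak c\}$, and the construction depends on whether $\kappa=\mathfrak c$ or $\kappa<\mathfrak c$.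
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, a \emph{compactum} is a compact Hausdorff space, $\mathfrak c=2^{\aleph_0}$, and $\omega=\{0,1,2,\dots\}$. A compactum that is a continuous image of a first countable compactum need not be first countable; the one-point compactification of a discrete space of size $\mathfrak c$ is an example (Section~\ref{sec:two}). One may ask what remains of first countability in such images, and whether what remains characterizes them.

A \emph{filter base} on a space $X$ is a nonempty family $\eta$ of nonempty subsets of $X$ such that for any $P_1,P_2\in\eta$ there is $P_3\in\eta$ with $P_3\subseteq P_1\cap P_2$. A point $x$ is a \emph{cluster point} of $\eta$ if $x\in\overline P$ for all $P\in\eta$. A sequence $(A_n)_{n\ge1}$ of subsets of $X$ \emph{converges} to $x$ if every neighborhood of $x$ contains $A_n$ for all sufficiently large $n$, and it is \emph{synchronized} with $\eta$ if $A_n\cap P\ne\emptyset$ for all $n$ and all $P\in\eta$. The space $X$ is \emph{bisequential} (in the sense of E.~Michael) if for every filter base $\eta$ on $X$ and every cluster point $x$ of $\eta$ some sequence of subsets of $X$ converges to $x$ and is synchronized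 with $\eta$.

If $x$ has a decreasing neighborhood base $(U_n)_{n\ge1}$, then this one sequence works for every $\eta$ that clusters at $x$. Bisequentiality is the weakening of first countability in which the sequence may depend on $\eta$. Two facts are known.
\begin{itemize}
\item[(F1)] A compactum that is a continuous image of a first countable compactum is bisequential.
\item[(F2)] A continuous image of a first countable compactum has cardinality at most $\mathfrak c$.
\end{itemize}
We reprove (F1) in passing; (F2) is used without proof. The two facts give two necessary conditions, and the problem is whether together they are sufficient.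

\medskip
\noindent\textbf{Problem.} \emph{Is every bisequential compactum of cardinality at most $\mathfrak c$ a continuous image of a first countable compactum?}
\medskip

There are reasons to guess a positive answer. The simplest compacta that are not first countable, those with finitely many non-isolated points, are such images as soon as their cardinality is at most $\mathfrak c$ (Theorem~\ref{thm:sharp}(c)). There is also a representation theorem without compactness. Call a continuous surjection $f:Z\to X$ \emph{bi-quotient} if for every filter base $\mathcal B$ on $X$ and every cluster point $x$ of $\mathcal B$ there is $y\in f^{-1}(x)$ with $y\in\overline{f^{-1}(B)}$ for all $B\in\mathcal B$. By Michael's theorem, which is not used below, every bisequential space is a bi-quotient image of a metrizable space. Continuous surjections between compacta are bi-quotient (Lemma~\ref{lem:compact}), so the Problem asks for a compact counterpart of this representation under the cardinality bound that (F2) imposes. The answer is nevertheless negative.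

For a space $X$ let $X'$ be the set of its non-isolated points, $X^{(0)}=X$ and $X^{(n+1)}=(X^{(n)})'$. A space is \emph{scattered} if each nonempty subspace has an isolated point. If $X^{(n)}=\emptyset$ for some $n\in\omega$, then $X$ is scattered (for a nonempty $Y\subseteq X$ take the largest $k$ with $Y\subseteq X^{(k)}$; a point of $Y\setminus X^{(k+1)}$ is isolated in $Y$), and the least such $n$ is the \emph{Cantor--Bendixson height} of $X$. A space is \emph{locally countable} if every point has a countable neighborhood.

\begin{theorem}\label{thm:main}
In ZFC, there is a compactum $X$ with $|X|=\mathfrak c$ that is bisequential but is not a continuous image of a first countable compactum. Moreover, $X$ is the one-point compactification of a locally compact, locally countable, first countable Hausdorff space, and $X$ is scattered of Cantor--Bendixson height $3$.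
\end{theorem}

\begin{theorem}\label{thm:sharp}
Let $X$ be the space constructed in the proof of Theorem~\ref{thm:main} and let $\infty$ be its point at infinity.
\begin{itemize}
\item[(a)] If $Z$ is any topological space, $f:Z\to X$ is bi-quotient, and every point of $f^{-1}(\infty)$ has a countable neighborhood base in $Z$, then $|f^{-1}(\infty)|>\mathfrak c$. In particular, $X$ is not a bi-quotient image of any first countable space of cardinality at most $\mathfrak c$.
\item[(b)] Let $\kappa=\min\{\mu:2^\mu>\mathfrak c\}$. If $\kappa<\mathfrak c$, then in (a) even $|f^{-1}(\infty)|\ge2^\kappa$.
\item[(c)] Height $3$ is least possible: every scattered compactum of cardinality at most $\mathfrak c$ and Cantor--Bendixson height at most $2$ is a continuous image of a first countable compactum.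
\end{itemize}
\end{theorem}

The proof has a topological half and a combinatorial half. Section~\ref{sec:ultra} isolates a third necessary condition, a bound on the number of sequences needed at a point; Section~\ref{sec:two} shows how it is met in height $2$; Section~\ref{sec:psi} translates it, in height $3$, into two requirements on an almost disjoint family. The family is then built on a tree. Section~\ref{sec:binary} works out the binary tree of height $\omega$, where both halves of the argument are visible but the count falls short. Sections~\ref{sec:tree}--\ref{sec:small} pass to a tree of height $\kappa$, and Section~\ref{sec:end} collects the proofs of the theorems.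

\section{Ultrafilters, witnesses and bi-quotient maps}\label{sec:ultra}

An \emph{ultrafilter} on a set $E$ is a family $p$ of nonempty subsets of $E$, closed under supersets and finite intersections, that contains one of $A$, $E\setminus A$ for every $A\subseteq E$. It is \emph{nonprincipal} if it contains no singleton. We use the following standard facts. Every filter base is contained in an ultrafilter. If a finite union belongs to $p$, so does one of its terms; thus a nonprincipal ultrafilter contains no finite set. A set that meets every member of $p$ belongs to $p$. For $P\subseteq E$, the ultrafilters on $P$ are the traces on $P$ of the ultrafilters on $E$ that contain $P$, and we identify the two. If $h$ is a map from a member of $p$ into a set $E_1$, then the \emph{image} $h(p)=\{A\subseteq E_1:h^{-1}(A)\in p\}$ is an ultrafilter on $E_1$, and it is nonprincipal exactly when no fiber of $h$ belongs to $p$. An ultrafilter on a space \emph{converges} to $x$ if it contains every neighborhood of $x$; then $x$ is a cluster point of it, since any two of its members meet.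

Let $\mathcal U$ be an ultrafilter on a space $X$. A \emph{witness} for $\mathcal U$ at $x$ is a sequence $(A_n)_{n\ge1}$ of members of $\mathcal U$ that converges to $x$.

\begin{lemma}\label{lem:witness}
A space $X$ is bisequential if and only if every ultrafilter on $X$ that converges to a point $x$ has a witness at $x$.
\end{lemma}

\begin{proof}
Let $X$ be bisequential and let $\mathcal U$ converge to $x$. Then $x$ is a cluster point of the filter base $\mathcal U$, so some sequence $(A_n)$ converges to $x$ and is synchronized with $\mathcal U$. Each $A_n$ meets every member of $\mathcal U$, hence belongs to $\mathcal U$.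

Conversely, let $x$ be a cluster point of a filter base $\eta$. The sets $P\cap O$, with $P\in\eta$ and $O$ a neighborhood of $x$, are nonempty and form a filter base. An ultrafilter $\mathcal U$ that contains it contains $\eta$ and converges to $x$. A witness for $\mathcal U$ at $x$ is synchronized with $\eta$, because any two members of $\mathcal U$ meet.
\end{proof}

\begin{lemma}\label{lem:compact}
A continuous surjection $f$ from a compact space $Z$ onto a Hausdorff space $X$ is bi-quotient.
\end{lemma}

\begin{proof}
Let $x$ be a cluster point of a filter base $\mathcal B$ on $X$. The closed sets $\overline{f^{-1}(B\cap O)}$, with $B\in\mathcal B$ and $O$ a neighborhood of $x$, are nonempty because $f$ is onto, and any two of them contain a third. By compactness they have a common point $y$. Then $y\in\overline{f^{-1}(B)}$ for all $B\in\mathcal B$, and $f(y)\in\overline O$ for every neighborhood $O$ of $x$. In a Hausdorff space the latter forces $f(y)=x$.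
\end{proof}

The next lemma is the source of the obstruction: each point of a fiber provides one sequence, and these sequences suffice for all ultrafilters.

\begin{lemma}\label{lem:fiber}
Let $f:Z\to X$ be bi-quotient, let $x\in X$, and suppose that every $y\in f^{-1}(x)$ has a decreasing neighborhood base $(U_n(y))_{n\ge1}$. Then each sequence $(f(U_n(y)))_{n\ge1}$ converges to $x$, and every ultrafilter that converges to $x$ has one of these sequences as a witness.
\end{lemma}

\begin{proof}
If $O$ is a neighborhood of $x$, then $f^{-1}(O)$ is a neighborhood of $y$, so it contains $U_n(y)$ for all large $n$. Let $\mathcal U$ converge to $x$. Since $f$ is bi-quotient, there is $y\in f^{-1}(x)$ with $y\in\overline{f^{-1}(P)}$ for all $P\in\mathcal U$. Then $U_n(y)$ meets $f^{-1}(P)$, so $f(U_n(y))$ meets $P$, for every $P\in\mathcal U$. Hence $f(U_n(y))\in\mathcal U$.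
\end{proof}

Let a compactum $X$ be a continuous image of a first countable compactum $Z$. The three lemmas give (F1). They give more: $|Z|\le\mathfrak c$ by (F2) applied to the identity map, so at each $x\in X$ a family of at most $\mathfrak c$ sequences contains a witness for every ultrafilter that converges to $x$. Bisequentiality asks for a witness for each ultrafilter separately and puts no bound on their number. Our task is to find a bisequential compactum of size $\mathfrak c$ with a point at which $\mathfrak c$ witnesses are not enough.

\section{Height two}\label{sec:two}

We fix notation for transfinite sequences. A sequence $t$ is a function whose domain is an ordinal $\ell(t)$, its \emph{length}; $t{\upharpoonright}\alpha$ is its restriction to $\alpha\le\ell(t)$; $s\subseteq t$ means that $s$ is an initial segment of $t$; $s\wedge t$ is the longest common initial segment; and $s,t$ are \emph{incomparable} if neither is an initial segment of the other. For a set $\Lambda$, $\Lambda^\alpha$ is the set of sequences of length $\alpha$ with terms in $\Lambda$, and $\Lambda^{<\alpha}=\bigcup_{\beta<\alpha}\Lambda^\beta$. For $u\in2^{<\omega}$ and $i<2$ we write $ui$ for $u$ followed by $i$.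

A function $\varphi:E\to\omega$ \emph{serves} an ultrafilter $p$ on $E$ if the set $\{\varphi\ge n\}=\{e\in E:\varphi(e)\ge n\}$ belongs to $p$ for all $n$; in words, $\varphi$ tends to infinity along $p$. Two remarks are used repeatedly. If $\varphi$ serves $p$ and $\psi$ agrees with $\varphi$ on a member of $p$, then $\psi$ serves $p$. If $g$ serves the image $h(p)$, then every function that equals $g\circ h$ on the domain of $h$ serves $p$.

\begin{lemma}\label{lem:gz}
Let $|E|\le\mathfrak c$ and let $j:E\to2^\omega$ be injective. For $z\in2^\omega$ put $g_z(e)=\ell(j(e)\wedge z)$ if $j(e)\ne z$, and $g_z(e)=0$ if $j(e)=z$. Every nonprincipal ultrafilter $q$ on $E$ is served by some $g_z$.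
\end{lemma}

\begin{proof}
For each $n$ the finitely many sets $\{e:u\subseteq j(e)\}$, $u\in2^n$, partition $E$, so exactly one of them, say the one for $u_n$, belongs to $q$. The sets for $u_n$ and $u_{n+1}$ meet, so $u_n\subseteq u_{n+1}$. Let $z=\bigcup_nu_n$. At most one $e$ has $j(e)=z$, and $q$ is nonprincipal, so $\{g_z\ge n\}\supseteq\{e:u_n\subseteq j(e),\ j(e)\ne z\}\in q$.
\end{proof}

Let $A(E)=E\cup\{\infty\}$ be the one-point compactification of an infinite discrete space $E\subseteq2^\omega$, and take for $j$ the inclusion. Neighborhoods of $\infty$ are cofinite, so each sequence $(\{g_z\ge n\})_{n\ge1}$ converges to $\infty$. By Lemma~\ref{lem:gz}, these $\mathfrak c$ sequences and the constant sequence $\{\infty\}$ contain a witness for every ultrafilter that converges to $\infty$. The necessary condition of Section~\ref{sec:ultra} holds, and the witnesses do come from a first countable compactum, which has one point over $\infty$ for each $z$.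

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(c)]
First let $E\subseteq2^\omega$ be infinite, and let $Z=(2^\omega\times\{0\})\cup(E\times\{1\})$; we give $Z$ the topology of a subspace of the Alexandroff duplicate of the Cantor set. For $z\in 2^\omega$ and $n\in\omega$ put
\[
W_n(z)=\{(w,i)\in Z:w{\upharpoonright}n=z{\upharpoonright}n\},\qquad V_n(z)=W_n(z)\setminus\{(z,1)\}.
\]
If $(w,0)\in V_n(z)$, then $V_k(w)\subseteq V_n(z)$ for all $k\ge n$ when $w=z$, and for all $k>\ell(w\wedge z)$ when $w\neq z$. Hence the sets $V_n(z)$ and the singletons $\{(e,1)\}$ form a base of a topology, in which $(V_k(w))_k$ is a neighborhood base at $(w,0)$. So $Z$ is first countable. It is Hausdorff: points with different first coordinates $z,w$ lie in the disjoint open sets $W_n(z),W_n(w)$ for large $n$, and $(z,0),(z,1)$ lie in $V_0(z),\{(z,1)\}$. It is compact: given an open cover, choose for each $z$ a set $V_{n(z)}(z)$ inside a member of the cover; by compactness of $2^\omega$, finitely many of the sets $W_{n(z)}(z)$ cover $Z$, and the corresponding sets $V_{n(z)}(z)$ miss only finitely many points. Define $f:Z\to A(E)$ by $f(e,1)=e$ and $f(z,0)=\infty$. Preimages of points of $E$ are open, and preimages of neighborhoods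 of $\infty$ of the form $A(E)\setminus F$, $F\subseteq E$ finite, are cofinite and hence open. So $f$ is a continuous surjection. Note that $f(V_n(z))=\{g_z\ge n\}\cup\{\infty\}$ for $n\ge1$.

Now let $X$ be a compactum with $|X|\le\mathfrak c$ and $X^{(2)}=\emptyset$. The set $X'$ is closed, hence compact, and discrete, hence finite; say $X'=\{x_1,\dots,x_k\}$. Take pairwise disjoint open sets $U_i\ni x_i$. The set $F=X\setminus\bigcup_iU_i$ is compact and consists of isolated points, so it is finite and open. Thus $X$ is the topological sum of $F,U_1,\dots,U_k$. Each $U_i$ is a compactum of size at most $\mathfrak c$ whose only non-isolated point is $x_i$, so it is homeomorphic to $A(E_i)$ for an infinite $E_i\subseteq2^\omega$. The sum of $F$ and the first countable compacta built above for $E_1,\dots,E_k$ is a first countable compactum that maps onto $X$.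
\end{proof}

\section{Spaces of almost disjoint families}\label{sec:psi}

In $A(E)$ every function $E\to\omega$ yields a sequence converging to $\infty$, which is why few witnesses suffice. To destroy witnesses we insert a middle level of points: limits of sequences in the discrete set, on which a witness can no longer tend to infinity.

Let $D$ be an infinite set with $|D|\le\mathfrak c$ and let $\mathcal C$ be an \emph{almost disjoint} family on $D$, that is, a family of countably infinite subsets of $D$ with pairwise finite intersections. Then $|\mathcal C|\le\mathfrak c^{\aleph_0}=\mathfrak c$. On $\Psi=D\cup\{*_C:C\in\mathcal C\}$ let the points of $D$ be isolated and let $*_C$ have the basic neighborhoods $\{*_C\}\cup(C\setminus F)$, $F$ finite. The space $\Psi$ is Hausdorff: $*_C$ and $*_{C'}$ are separated by removing the finite set $C\cap C'$, and $*_C$ and $d$ by removing $d$. The set $K_C=C\cup\{*_C\}$ is open, countable and compact, being a convergent sequence with its limit. So $\Psi$ is locally compact, locally countable and first countable, and its one-point compactification $X(D,\mathcal C)=\Psi\cup\{\infty\}$ is a compactum, first countable at all points of the open set $\Psi$.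

Call the sets $\{d\}$ and $K_C$ \emph{basic}. They are compact and open and cover $\Psi$, so the complements of finite unions of basic sets form a neighborhood base at $\infty$. Consequently:
\begin{itemize}
\item[(N1)] an ultrafilter on $X(D,\mathcal C)$ converges to $\infty$ if and only if it contains no basic set;
\item[(N2)] a sequence $(A_n)$ converges to $\infty$ if and only if each basic set meets only finitely many $A_n$.
\end{itemize}
An ultrafilter on $D$ is \emph{free} if it is nonprincipal and contains no $C\in\mathcal C$. By (N1), the free ultrafilters are the ultrafilters on $D$ that converge to $\infty$. A function $\varphi:D\to\omega$ is \emph{admissible} if it is bounded on every $C\in\mathcal C$. Admissible functions and sequences converging to $\infty$ translate into each other.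

\begin{lemma}\label{lem:dict}
\begin{itemize}
\item[(a)] If $\varphi$ is admissible, then $(\{\varphi\ge n\})_{n\ge1}$ converges to $\infty$.
\item[(b)] If $(A_n)_{n\ge1}$ converges to $\infty$, then $\varphi(d)=\max(\{0\}\cup\{n:d\in A_n\})$ defines an admissible function that serves every ultrafilter on $D$ for which $(A_n)$ is a witness.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The set $\{d\}$ misses $\{\varphi\ge n\}$ for $n>\varphi(d)$, and $K_C$ misses it for $n>\max_C\varphi$; apply (N2). (b) By (N2) the maximum exists, and if $K_C$ misses $A_n$ for all $n>m$, then $\varphi\le m$ on $C$. Finally $\{\varphi\ge n\}\supseteq A_n\cap D$ for $n\ge1$.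
\end{proof}

\begin{proposition}\label{prop:reduction}
Let $X=X(D,\mathcal C)$.
\begin{itemize}
\item[(a)] $X$ is bisequential if and only if every free ultrafilter is served by an admissible function.
\item[(b)] If $f:Z\to X$ is bi-quotient and every point of $f^{-1}(\infty)$ has a countable neighborhood base, then some family of at most $|f^{-1}(\infty)|$ admissible functions serves all free ultrafilters, in the sense that each free ultrafilter is served by a member of the family.
\end{itemize}
\end{proposition}

\begin{proof}
(a) If $X$ is bisequential, a free ultrafilter has a witness at $\infty$ by Lemma~\ref{lem:witness}, and Lemma~\ref{lem:dict}(b) turns it into an admissible function. Conversely, let $\mathcal U$ be an ultrafilter on $X$ converging to $x$; we find a witness. If $x\ne\infty$, take a decreasing neighborhood base at $x$. Let $x=\infty$ and $E=\{*_C:C\in\mathcal C\}$. One of $\{\infty\}$, $E$, $D$ belongs to $\mathcal U$. In the first case take $A_n=\{\infty\}$. In the second, $\mathcal U$ is nonprincipal on $E$, because $\{*_C\}\subseteq K_C\notin\mathcal U$. As $|E|\le\mathfrak c$, Lemma~\ref{lem:gz} gives $g:E\to\omega$ serving it; the sets $A_n=\{g\ge n\}\subseteq E$ miss every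 $\{d\}$, and $A_n$ meets $K_C$ only if $n\le g(*_C)$, so they converge to $\infty$ by (N2). In the third case $\mathcal U$ is a free ultrafilter on $D$; take an admissible $\varphi$ that serves it and use Lemma~\ref{lem:dict}(a).

(b) Apply Lemma~\ref{lem:dict}(b) to each of the sequences $(f(U_n(y)))_n$, $y\in f^{-1}(\infty)$, of Lemma~\ref{lem:fiber}.
\end{proof}

So we look for $D$ of size $\mathfrak c$ and an almost disjoint family $\mathcal C$ on $D$ with two properties.
\begin{itemize}
\item[(I)] Every free ultrafilter on $D$ is served by an admissible function.
\item[(II)] No family of at most $\mathfrak c$ admissible functions serves all free ultrafilters.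
\end{itemize}
The two requirements pull in opposite directions. If $\mathcal C=\emptyset$, all functions are admissible, and Lemma~\ref{lem:gz} shows that (I) holds and (II) fails. If $D$ is uncountable and $\mathcal C$ is a maximal almost disjoint family, then every admissible function is bounded: otherwise pick distinct $d_n$ with $\varphi(d_n)\to\infty$; by maximality the set $\{d_n:n\in\omega\}$ has infinite intersection with some $C\in\mathcal C$, and $\varphi$ is unbounded on $C$. A bounded function serves nothing, while an ultrafilter containing all co-countable sets is free; so (II) holds and (I) fails. Finally, (I) and (II) together require more than $\mathfrak c$ functions $D\to\omega$, that is, $2^{|D|}>\mathfrak c$. This is how the cardinal $\kappa$ of Theorem~\ref{thm:sharp}(b) enters.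

\section{A model: the binary tree of height $\omega$}\label{sec:binary}

Let $D=2^{<\omega}$, $C_z=\{z{\upharpoonright}n:n\in\omega\}$ for $z\in2^\omega$, and $\mathcal C=\{C_z:z\in2^\omega\}$. For $z\ne w$ the set $C_z\cap C_w$ consists of the initial segments of $z\wedge w$, so $\mathcal C$ is almost disjoint. Write $[t]=\{t'\in D:t\subseteq t'\}$ for the \emph{cone} above $t$. Since $D$ is countable, (I) and (II) cannot both hold, but the three steps below are the skeleton of the proof.

\emph{Step 1: (I) holds.} Let $p$ be free. Since $[u]=\{u\}\cup[u0]\cup[u1]$ and $p$ is nonprincipal, we can descend from $[\emptyset]=D\in p$ and find $x\in2^\omega$ with $[x{\upharpoonright}n]\in p$ for all $n$. Let $\varphi(t)=\ell(t\wedge x)$ for $t\notin C_x$, the level at which $t$ leaves $x$, and $\varphi=0$ on $C_x$. Then $\{\varphi\ge n\}\supseteq[x{\upharpoonright}n]\setminus C_x\in p$, because $C_x\notin p$. On $C_z$ with $z\ne x$ we have $\varphi\le\ell(z\wedge x)$: a branch leaves $x$ only once.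

\emph{Step 2: for every admissible $\varphi$ and every $r\in D$, the function $\varphi$ is bounded on some cone $[r']$ with $r\subsetneq r'$.} Otherwise put $t_0=r$ and choose $t_{n+1}\in[t_n0]$ with $\varphi(t_{n+1})\ge n$. Then $\varphi$ is unbounded on $C_z$ for $z=\bigcup_nt_n$.

\emph{Step 3: no countable family $\{\varphi_i:i\in\omega\}$ of admissible functions serves all free ultrafilters.} By Step~2 choose $r_0\subsetneq r_1\subsetneq\cdots$ with $\varphi_i$ bounded on $[r_{i+1}]$, and let $x=\bigcup_ir_i$. The sets $[x{\upharpoonright}n]\setminus C_x$ form a filter base; let $p$ be an ultrafilter containing it. It is nonprincipal since $\bigcap_n[x{\upharpoonright}n]=\emptyset$; it omits $C_x$; and it omits $C_z$ for $z\ne x$ since $C_z\cap[x{\upharpoonright}n]=\emptyset$ for $n>\ell(z\wedge x)$. So $p$ is free, and $\varphi_i$ is bounded on $[r_{i+1}]\in p$.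

The diagonal argument of Step~3 defeats as many functions as the tree has levels. We therefore take the tallest full tree that has only $\mathfrak c$ nodes; its height is $\kappa$. The members of $\mathcal C$ remain countable chains, now climbing to nodes of the tree, and two difficulties appear. In Step~2 every increasing sequence of nodes was contained in a member of $\mathcal C$; in a tall tree only some sequences will be, and they must be chosen so that Step~2 survives. In Step~1 the chain followed by $p$ was a member of $\mathcal C$ and so did not belong to $p$; in a tall tree the chain may belong to $p$ and may contain many members of $\mathcal C$. We treat the second difficulty first.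

\section{Ladders in a tree of height $\kappa$}\label{sec:tree}

From now on $\kappa$ is the least cardinal with $2^\kappa>\mathfrak c$. Since $2^{\aleph_0}=\mathfrak c<2^{\mathfrak c}$, we have $\omega<\kappa\le\mathfrak c$, and $2^\mu=\mathfrak c$ for every infinite cardinal $\mu<\kappa$. For example, $\kappa=\omega_1=\mathfrak c$ under the continuum hypothesis, and $\kappa=\omega_1<\mathfrak c$ if $\omega_1<\mathfrak c<2^{\omega_1}$.

\begin{lemma}\label{lem:regular}
The cardinal $\kappa$ is regular: a subset of $\kappa$ of size less than $\kappa$ is bounded in $\kappa$.
\end{lemma}

\begin{proof}
Otherwise $\kappa=\sup_{i<\mu}\alpha_i$ with $\mu<\kappa$ an infinite cardinal and all $\alpha_i<\kappa$. A subset $A$ of $\kappa$ is determined by the sets $A\cap\alpha_i$, so $2^\kappa\le\prod_{i<\mu}2^{|\alpha_i|}\le\mathfrak c^\mu=2^\mu=\mathfrak c$, a contradiction.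
\end{proof}

Let $\Lambda$ be a countable set of \emph{labels} with $|\Lambda|\ge2$, and let $N=\Lambda^{<\kappa}$. Elements of $N$ are \emph{nodes}, elements of $\Lambda^\kappa$ are \emph{branches}, and $[t]=\{t'\in N:t\subseteq t'\}$. Each level $\Lambda^\alpha$, $\alpha<\kappa$, has at most $2^{\aleph_0\cdot|\alpha|}\le\mathfrak c$ elements, $|\Lambda^\omega|=\mathfrak c$, and there are $\kappa\le\mathfrak c$ levels. So $|N|=\mathfrak c$, while there are $2^\kappa>\mathfrak c$ branches. By Lemma~\ref{lem:regular}, the union of a chain of fewer than $\kappa$ nodes is a node; this applies to countable chains since $\kappa>\omega$.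

A \emph{ladder system} consists of a set $S\subseteq N$ of nodes of limit length and, for each $s\in S$, a set $L_s\subseteq\ell(s)$ of order type $\omega$ that is cofinal in $\ell(s)$. The \emph{ladder} to $s$ is $C_s=\{s{\upharpoonright}\alpha:\alpha\in L_s\}$. Each $s\in S$ has just one ladder, and this makes the ladders almost disjoint.

\begin{lemma}\label{lem:ad}
If $s\in S$, $r$ is a node or a branch, and $s\not\subseteq r$, then only finitely many $t\in C_s$ satisfy $t\subseteq r$. In particular, $C_s\cap C_{s'}$ is finite for distinct $s,s'\in S$.
\end{lemma}

\begin{proof}
Such $t$ are initial segments of $s\wedge r$, and $\ell(s\wedge r)<\ell(s)$. Since $L_s$ is cofinal of order type $\omega$, only finitely many $\alpha\in L_s$ satisfy $\alpha\le\ell(s\wedge r)$. If $s\ne s'$, then one of them, say $s$, is not an initial segment of the other, and every $t\in C_s\cap C_{s'}$ satisfies $t\subseteq s'$.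
\end{proof}

The following proposition replaces Step~1. Its hypotheses are two ways to control the ladders that lie on one long chain. Under (A) there is at most one of them. Under (B) there may be many, but the labels read along the ladder to $s$ converge to a point $z_s$ of the Cantor set, different ladders have different limits, and the idea of Lemma~\ref{lem:gz} applies.

\begin{proposition}\label{prop:serve}
Let a ladder system satisfy one of the following conditions.
\begin{itemize}
\item[(A)] The elements of $S$ are pairwise incomparable.
\item[(B)] $\Lambda=2^{<\omega}$, and there is an injective map $s\mapsto z_s$ from $S$ to $2^\omega$ such that $s(\alpha_n)=z_s{\upharpoonright}(n+1)$ for all $n$, where $\alpha_0<\alpha_1<\cdots$ enumerates $L_s$.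
\end{itemize}
Let $p$ be a nonprincipal ultrafilter on $N$ with $C_s\notin p$ for all $s\in S$. Then $p$ is served by a function $\varphi:N\to\omega$ that is bounded on each $C_s$.
\end{proposition}

\begin{proof}
Let $R=\{r\in N:[r]\in p\}$. Cones above incomparable nodes are disjoint, so $R$ is a chain; it is closed under initial segments and contains $\emptyset$.

\emph{Case 1: $R\notin p$.} As in Step~1 we record where a node leaves $R$. For $t\in N\setminus R$ let $e(t)=t{\upharpoonright}\alpha$ for the least $\alpha\le\ell(t)$ with $t{\upharpoonright}\alpha\notin R$. Every value $r$ of $e$ lies outside $R$, and $e^{-1}(r)\subseteq[r]\notin p$. So $e(p)$ is a nonprincipal ultrafilter on $N$, and since $|N|=\mathfrak c$, Lemma~\ref{lem:gz} gives $g:N\to\omega$ serving $e(p)$. Let $\varphi=g\circ e$ on $N\setminus R$ and $\varphi=0$ on $R$. Then $\varphi$ serves $p$. If $s\in S$ and $t\in C_s\setminus R$, then $e(t)=s{\upharpoonright}\alpha$ for the least $\alpha$ with $s{\upharpoonright}\alpha\notin R$, which does not depend on $t$. So $\varphi$ takes at most two values on $C_s$. Neither (A) nor (B) is needed in this case.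

\emph{Case 2: $R\in p$.} Let $x=\bigcup R$, a node or a branch, and let $P=\{x{\upharpoonright}\alpha:\alpha<\ell(x)\}$. Then $R\subseteq P\cup\{x\}$, so $P\in p$ as $p$ is nonprincipal. All functions $\varphi$ below vanish outside $P$. If $s\not\subseteq x$, then $C_s\cap P$ is finite by Lemma~\ref{lem:ad}, so such a $\varphi$ is bounded on $C_s$. It remains to bound $\varphi$ on $C_s$ for $s\subseteq x$. Let $g:N\to\omega$ serve $p$ (Lemma~\ref{lem:gz}).

Assume (A). Two initial segments of $x$ are comparable, so at most one $s\in S$ satisfies $s\subseteq x$. Let $P_0=P\setminus C_s$ if there is such an $s$, and $P_0=P$ otherwise. Then $P_0\in p$ because $C_s\notin p$, and the function equal to $g$ on $P_0$ and to $0$ elsewhere is as required.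

Assume (B). Let $\lambda:P\to2^{<\omega}$, $\lambda(x{\upharpoonright}\alpha)=x(\alpha)$, be the label that follows a node on its way along $x$. If $s\subseteq x$, then $C_s\subseteq P$ and $\lambda(s{\upharpoonright}\alpha_n)=z_s{\upharpoonright}(n+1)$.

Suppose first that $\lambda^{-1}(u)\in p$ for some $u$. Let $\varphi=g$ on $\lambda^{-1}(u)$ and $\varphi=0$ elsewhere; it serves $p$. For $s\subseteq x$ the map $\lambda$ is injective on $C_s$, so $\varphi$ is nonzero at no more than one element of $C_s$.

Suppose now that $\lambda(p)$ is nonprincipal. For each $n$ the finite set $\{u:\ell(u)<n\}$ is not in $\lambda(p)$, and its complement is the union of the finitely many disjoint sets $\{u:v\subseteq u\}$, $v\in2^n$. Exactly one of these, say the one for $v_n$, is in $\lambda(p)$. The sets for $v_n$ and $v_{n+1}$ meet, so $v_n\subseteq v_{n+1}$; let $z=\bigcup_nv_n\in2^\omega$. The function $u\mapsto\ell(u\wedge z)$ serves $\lambda(p)$. Let $P_0=P\setminus C_{s}$ if $z=z_s$ for some (unique) $s\in S$, and $P_0=P$ otherwise; again $P_0\in p$. Put $\varphi(t)=\ell(\lambda(t)\wedge z)$ for $t\in P_0$ and $\varphi=0$ elsewhere. Then $\varphi$ serves $p$, and it vanishes on $C_s$ if $z_s=z$. If $s\subseteq x$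 and $z_s\ne z$, then $\lambda(t)\subseteq z_s$ for $t\in C_s$, so $\varphi\le\ell(z_s\wedge z)<\omega$ on $C_s$.
\end{proof}

For (II) we need a supply of free ultrafilters to test functions against. The tails $\kappa\setminus\alpha$, $\alpha<\kappa$, form a filter base on $\kappa$; fix once and for all an ultrafilter $q$ on $\kappa$ that contains them. Every member of $q$ is unbounded in $\kappa$. For a branch $x$ let $p_x$ be the image of $q$ under $\alpha\mapsto x{\upharpoonright}\alpha$. Since $\kappa$ is regular and uncountable, the lengths of countably many nodes are bounded in $\kappa$. Hence
\begin{equation}\label{eq:free}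
\text{$p_x$ contains no countable subset of $N$.}
\end{equation}
In particular $p_x$ is nonprincipal and contains no ladder.

\section{Labeled schemes and the case $\kappa=\mathfrak c$}\label{sec:large}

We turn to Step~2. For every function $\varphi$ that is unbounded on all cones above some node we need a ladder on which $\varphi$ is unbounded. There are $2^{\mathfrak c}$ functions $N\to\omega$ and only $\mathfrak c$ ladders. A single increasing sequence of nodes on which $\varphi$ grows is not enough either, because its union may already carry another ladder. The remedy is to let $\varphi$ grow along a copy of the binary tree. Such a copy is a countable object, so there are only $\mathfrak c$ of them; and each offers $\mathfrak c$ candidate ladders with different endpoints, so a recursion of length $\mathfrak c$ can always pick an unused one.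

Let $\Lambda=2^{<\omega}$ and $D=N=\Lambda^{<\kappa}$. A \emph{labeled scheme} is a family $\tau=(t_u)_{u\in2^{<\omega}}$ of nodes with
\[
t_u\subsetneq t_{ui}\quad\text{and}\quad t_{ui}(\ell(t_u))=ui\qquad(u\in2^{<\omega},\ i<2):
\]
the first label after $t_u$ on the way to $t_{ui}$ is the word $ui$ itself. For $z\in2^\omega$ let $s^\tau_z=\bigcup_nt_{z{\upharpoonright}n}$, a node of limit length. Then
\begin{equation}\label{eq:label}
s^\tau_z\bigl(\ell(t_{z{\upharpoonright}n})\bigr)=z{\upharpoonright}(n+1)\qquad(n\in\omega).
\end{equation}
If $z\ne z'$ and $u=z\wedge z'$, then by \eqref{eq:label} the nodes $s^\tau_z$ and $s^\tau_{z'}$ differ at $\ell(t_u)$; so $z\mapsto s^\tau_z$ is injective.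

There are at most $\mathfrak c^{\aleph_0}=\mathfrak c$ labeled schemes. List them as $\tau_\xi=(t^\xi_u)_u$, $\xi<\mathfrak c$, with repetitions if necessary. By recursion on $\xi$ choose $z_\xi\in2^\omega$ such that $z_\xi\ne z_\eta$ and $s_\xi:=s^{\tau_\xi}_{z_\xi}\ne s_\eta$ for all $\eta<\xi$. Each $\eta<\xi$ excludes at most two values, and $|\xi|<\mathfrak c$, so the choice is possible. Let $S=\{s_\xi:\xi<\mathfrak c\}$, and let the ladder to $s_\xi$ be $C_\xi=\{t^\xi_{z_\xi{\upharpoonright}n}:n\in\omega\}$; thus $L_{s_\xi}$ is enumerated increasingly by $\alpha_n=\ell(t^\xi_{z_\xi{\upharpoonright}n})$. The family $\mathcal C=\{C_\xi:\xi<\mathfrak c\}$ is almost disjoint by Lemma~\ref{lem:ad}.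

\begin{proposition}\label{prop:large}
The family $\mathcal C$ satisfies (I), and no family of at most $\kappa$ admissible functions serves all free ultrafilters. If $\kappa=\mathfrak c$, then $\mathcal C$ satisfies (I) and (II).
\end{proposition}

\begin{proof}
By \eqref{eq:label}, condition (B) holds with $z_{s_\xi}=z_\xi$, so Proposition~\ref{prop:serve} gives (I).

We claim that for every admissible $\varphi$ and every node $r$ there is a node $r'\supsetneq r$ such that $\varphi$ is bounded on $[r']$. Suppose not. Choose any $t_\emptyset\supsetneq r$. Given $t_u$ and $i<2$, let $r'$ be $t_u$ followed by the label $ui$; as $\varphi$ is unbounded on $[r']$, there is $t_{ui}\in[r']$ with $\varphi(t_{ui})\ge\ell(u)+1$. The family $(t_u)$ is a labeled scheme, say $\tau_\xi$, and $\varphi(t_{z_\xi{\upharpoonright}n})\ge n$ for all $n$. So $\varphi$ is unbounded on $C_\xi$, a contradiction.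

Let a family of at most $\kappa$ admissible functions be given; adding the zero function and repeating members, list it as $\varphi_i$, $i<\kappa$. Define a strictly increasing chain of nodes $r_i$, $i<\kappa$: $r_0=\emptyset$; $r_{i+1}\supsetneq r_i$ is given by the claim, with $\varphi_i<m_i$ on $[r_{i+1}]$ for some $m_i\in\omega$; and $r_i=\bigcup_{k<i}r_k$ for limit $i$, which is a node by regularity of $\kappa$. Then $x=\bigcup_{i<\kappa}r_i$ is a branch, and $p_x$ is free by \eqref{eq:free}. For all $\alpha\ge\ell(r_{i+1})$ we have $\varphi_i(x{\upharpoonright}\alpha)<m_i$, so $\{\varphi_i\ge m_i\}\notin p_x$. Thus no $\varphi_i$ serves $p_x$.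
\end{proof}

\section{Colored copies and the case $\kappa<\mathfrak c$}\label{sec:small}

If $\kappa<\mathfrak c$, a branch is too short to diagonalize against $\mathfrak c$ functions. We count instead. If $\mathfrak c$ functions serve all the $2^\kappa>\mathfrak c$ ultrafilters $p_x$, then one function $\varphi$ serves $p_x$ for more than $\mathfrak c$ branches $x$, and along these branches we shall find a copy of the binary tree on which $\varphi$ grows. We cannot prescribe the labels of this copy, since it must follow the given branches. So schemes carry no labels, and (I) has to come from condition (A).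

Condition (A) has a price. Suppose that $D=N$ and $S$ is an antichain, and let $g:\kappa\to\omega$ serve $q$. For $s\in S$ no ladder meets $[s]$, since $s\subseteq t\in C_{s'}$ would give $s\subsetneq s'$. So the function equal to $g(\ell(t))$ on $[s]$ and to $0$ elsewhere is admissible, and it serves $p_x$ for every branch $x\supseteq s$. At most $\mathfrak c$ functions thus take care of all branches that pass through $S$, and only branches that avoid $S$ are useful tests. We therefore take $\kappa^+$ copies of the tree, indexed by \emph{colors}, with an antichain in each copy, and let each node belong to the antichain of at most one color. A branch has only $\kappa$ proper initial segments, so it avoids the antichain of some color. This uses $\kappa^+\le\mathfrak c$, that is, $\kappa<\mathfrak c$.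

Assume $\kappa<\mathfrak c$. Let $\Lambda=\{0,1\}$, $N=2^{<\kappa}$ and $D=N\times\kappa^+$, so $|D|=\mathfrak c$. A \emph{scheme} is a family $\tau=(t_u)_{u\in2^{<\omega}}$ of nodes such that $t_u\subsetneq t_{ui}$ for $i<2$ and $t_{u0},t_{u1}$ are incomparable. Again let $s^\tau_z=\bigcup_nt_{z{\upharpoonright}n}$. If $z\ne z'$ and $u=z\wedge z'$, then one of $s^\tau_z,s^\tau_{z'}$ extends $t_{u0}$ and the other extends $t_{u1}$, so they are incomparable. There are at most $\mathfrak c^{\aleph_0}\cdot\kappa^+=\mathfrak c$ pairs consisting of a scheme and a color; list them as $(\tau_\xi,y_\xi)$, $\xi<\mathfrak c$, with repetitions if necessary, and write $\tau_\xi=(t^\xi_u)_u$.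

By recursion on $\xi<\mathfrak c$ we decide whether $\xi$ is \emph{active}, and for active $\xi$ we define a node $s_\xi$ and a set $C_\xi\subseteq D$. The stage $\xi$ is inactive if there are an active $\eta<\xi$ with $y_\eta=y_\xi$ and a word $u$ with $s_\eta\subseteq t^\xi_u$. Otherwise $\xi$ is active, and we choose $z\in2^\omega$ such that
\begin{equation}\label{eq:choice}
s^{\tau_\xi}_z\not\subseteq s_\eta\quad\text{for all active }\eta<\xi\text{, of any color.}
\end{equation}
Two incomparable nodes are not initial segments of the same $s_\eta$, so each $\eta$ excludes at most one $z$, and $|\xi|<\mathfrak c$; the choice is possible. Put $s_\xi=s^{\tau_\xi}_z$ and $C_\xi=\{(t^\xi_{z{\upharpoonright}n},y_\xi):n\in\omega\}$. Let $\mathcal C=\{C_\xi:\xi\text{ active}\}$, and for a color $y$ let $S_y=\{s_\xi:\xi\text{ active},\ y_\xi=y\}$.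

By \eqref{eq:choice} the nodes $s_\xi$ are pairwise distinct, so the sets $S_y$ are pairwise disjoint; this is why \eqref{eq:choice} is imposed across colors. Each $S_y$ is an antichain. Indeed, let $\eta<\xi$ be active of the same color. Then $s_\xi\not\subseteq s_\eta$ by \eqref{eq:choice}. If $s_\eta\subsetneq s_\xi=\bigcup_nt^\xi_{z{\upharpoonright}n}$, then $\ell(s_\eta)\le\ell(t^\xi_{z{\upharpoonright}n})$ for some $n$, so $s_\eta\subseteq t^\xi_{z{\upharpoonright}n}$ and $\xi$ would be inactive. The set $C_\xi$ is a ladder to $s_\xi$ in the copy $N\times\{y_\xi\}$. Members of $\mathcal C$ of different colors are disjoint, and Lemma~\ref{lem:ad} applies within a color, so $\mathcal C$ is almost disjoint.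

\begin{proposition}\label{prop:small}
Assume $\kappa<\mathfrak c$. The family $\mathcal C$ satisfies (I), and no family of fewer than $2^\kappa$ admissible functions serves all free ultrafilters. In particular, $\mathcal C$ satisfies (II).
\end{proposition}

\begin{proof}
\emph{Property (I).} Let $p$ be free and let $\pi:D\to\kappa^+$ be the projection. If $\pi(p)$ is nonprincipal, Lemma~\ref{lem:gz} gives $g:\kappa^+\to\omega$ serving it, as $\kappa^+\le\mathfrak c$. Then $g\circ\pi$ serves $p$ and is constant on each $C\in\mathcal C$. Otherwise $N\times\{y\}\in p$ for some $y$. Identify $N\times\{y\}$ with $N$, apply Proposition~\ref{prop:serve}(A) to the ladders to the nodes of $S_y$, and extend the resulting function by $0$ to the other copies.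

\emph{One function serves many branches.} Suppose that a family $\Phi$ of admissible functions with $|\Phi|<2^\kappa$ serves all free ultrafilters. Let $x\in2^\kappa$. The sets $S_y$ are pairwise disjoint and $x$ has $\kappa$ proper initial segments, so there is a color $y_x<\kappa^+$ with
\begin{equation}\label{eq:avoid}
s\not\subseteq x\quad\text{for all }s\in S_{y_x}.
\end{equation}
The copy of $p_x$ on $N\times\{y_x\}$ is free by \eqref{eq:free}; let $\varphi_x\in\Phi$ serve it. Then $\{\alpha<\kappa:\varphi_x(x{\upharpoonright}\alpha,y_x)\ge n\}$ belongs to $q$, and hence is unbounded in $\kappa$, for every $n$. If every fiber of the map $x\mapsto(\varphi_x,y_x)$ had at most $\mathfrak c$ elements, we would get $2^\kappa\le|\Phi|\cdot\kappa^+\cdot\mathfrak c=\max\{|\Phi|,\mathfrak c\}<2^\kappa$. So there are $\varphi\in\Phi$ and a color $y$ such that $B=\{x\in2^\kappa:\varphi_x=\varphi,\ y_x=y\}$ has more than $\mathfrak c$ elements.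

\emph{A scheme along $B$.} For a node $t$ let $B_t=\{x\in B:t\subseteq x\}$, and let $T=\{t\in N:|B_t|>\mathfrak c\}$. Then $\emptyset\in T$. The set $T$ has two properties, both because $|N|=\mathfrak c$.
\begin{itemize}
\item[(i)] \emph{If $t\in T$ and $n\in\omega$, there is $t'\in T$ with $t\subsetneq t'$ and $\varphi(t',y)\ge n$.} For each $x\in B_t$ choose $\alpha_x>\ell(t)$ with $\varphi(x{\upharpoonright}\alpha_x,y)\ge n$. The map $x\mapsto x{\upharpoonright}\alpha_x$ sends more than $\mathfrak c$ branches into a set of size $\mathfrak c$, so some fiber has more than $\mathfrak c$ elements. The corresponding node $t'$ is as required.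
\item[(ii)] \emph{Each $t\in T$ has two incomparable extensions in $T$.} Suppose that $T\cap[t]$ is a chain. If $x\ne x'$ are in $B_t$ and $\alpha=\ell(x\wedge x')$, then $x{\upharpoonright}(\alpha+1)$ and $x'{\upharpoonright}(\alpha+1)$ are incomparable extensions of $t$, so they are not both in $T$. Hence at most one $x\in B_t$ has all its proper initial segments in $T$, and every other $x\in B_t$ lies in $B_{t'}$ for some $t'\in N\setminus T$. So $|B_t|\le1+\mathfrak c\cdot\mathfrak c=\mathfrak c$, contrary to $t\in T$.
\end{itemize}
Put $t_\emptyset=\emptyset$. Given $t_u\in T$, take incomparable extensions $r_0,r_1\in T$ by (ii), and by (i) take $t_{ui}\in T$ with $r_i\subsetneq t_{ui}$ and $\varphi(t_{ui},y)\ge\ell(u)+1$. Extensions of incomparable nodes are incomparable, so $\tau=(t_u)$ is a scheme, with $t_u\in T$ and $\varphi(t_u,y)\ge\ell(u)$ for all $u$.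

\emph{The scheme receives a ladder.} Let $(\tau,y)=(\tau_\xi,y_\xi)$. If $\xi$ were inactive, some $s\in S_y$ would satisfy $s\subseteq t_u$ for some $u$. Since $t_u\in T$, there is $x\in B_{t_u}$; then $s\subseteq x$ and $y_x=y$, against \eqref{eq:avoid}. So $\xi$ is active, and $C_\xi=\{(t_{z{\upharpoonright}n},y):n\in\omega\}$ for some $z$, with $\varphi(t_{z{\upharpoonright}n},y)\ge n$. This contradicts the admissibility of $\varphi$.
\end{proof}

\section{Proofs of the theorems}\label{sec:end}

Since $\kappa\le\mathfrak c$, either $\kappa=\mathfrak c$ or $\kappa<\mathfrak c$. Let $D$ and $\mathcal C$ be those of Section~\ref{sec:large} in the first case and those of Section~\ref{sec:small} in the second, and let $X=X(D,\mathcal C)$. In both cases $|D|=\mathfrak c$, and (I) and (II) hold by Propositions~\ref{prop:large} and~\ref{prop:small}.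

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(a),(b)]
Let $f:Z\to X$ be as in (a). By Proposition~\ref{prop:reduction}(b), at most $|f^{-1}(\infty)|$ admissible functions serve all free ultrafilters. By (II), $|f^{-1}(\infty)|>\mathfrak c$; so $|Z|>\mathfrak c$, which gives the last sentence of (a). If $\kappa<\mathfrak c$, Proposition~\ref{prop:small} gives $|f^{-1}(\infty)|\ge2^\kappa$. Part (c) was proved in Section~\ref{sec:two}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Section~\ref{sec:psi}, $X$ is the one-point compactification of the locally compact, locally countable, first countable Hausdorff space $\Psi$, and $|X|=\mathfrak c$ because $|D|=\mathfrak c$ and $|\mathcal C|\le\mathfrak c$. It is bisequential by (I) and Proposition~\ref{prop:reduction}(a). A continuous surjection onto $X$ from a first countable compactum $Z$ would be bi-quotient by Lemma~\ref{lem:compact}, and $|Z|\le\mathfrak c$ by (F2); this contradicts Theorem~\ref{thm:sharp}(a).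

The points of $D$ are isolated, so $X'\subseteq\{*_C:C\in\mathcal C\}\cup\{\infty\}$. The open set $K_C$ contains no point of $X\setminus D$ other than $*_C$, so $X^{(2)}\subseteq\{\infty\}$ and $X^{(3)}=\emptyset$. Thus $X$ is scattered of height at most $3$. By Theorem~\ref{thm:sharp}(c), height at most $2$ would make $X$ a continuous image of a first countable compactum. So the height is $3$, and the three levels are $D$, $\{*_C:C\in\mathcal C\}$ and $\{\infty\}$.
\end{proof}

The answer to the Problem is therefore negative, in ZFC.
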